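\title{Outer derivations of quotients of von Neumann algebras}

\begin{abstract}
Every derivation of a von Neumann algebra is inner. We show, in ZFC, that this fails for quotients of von Neumann algebras by norm closed ideals: if $T$ is the tracial tensor product of $\aleph_1$ copies of $M_2$, then $\ell^\infty(\mathbb N,T)/c_0(\mathbb N,T)$ has outer derivations. They form a family indexed by $\ell^\infty(\omega_1)$, their distance to the inner derivations is computed exactly, and each of them is inner on every separable subalgebra. Quotients of $\sigma$-finite factors and of type I algebras of bounded degree have only inner derivations. Under the continuum hypothesis, $\prod_n M_{d_n}/\bigoplus_n M_{d_n}$ has only inner derivations if and only if $(d_n)$ is bounded.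
\end{abstract}

\section{The lifting problem}

A \emph{derivation} of an algebra $A$ is a linear map $\delta:A\to A$ with $\delta(ab)=a\,\delta(b)+\delta(a)\,b$ for all $a,b\in A$. Each $x\in A$ gives one, namely $\operatorname{ad}x:a\mapsto[x,a]=xa-ax$. These derivations are called \emph{inner}, all others \emph{outer}. We write $\operatorname{Der}(A)$ and $\operatorname{Inn}(A)$ for the two spaces. Derivations of C*-algebras are bounded (Sakai), so $\operatorname{Der}(A)$ carries the operator norm when $A$ is a C*-algebra, and every derivation of a von Neumann algebra is inner (the Kadison--Sakai theorem).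

Let $R$ be a von Neumann algebra, $J$ a norm closed two-sided ideal of $R$, and $q:R\to R/J$ the quotient map onto the C*-algebra $R/J$. A derivation $\delta_o$ of $R/J$ \emph{lifts} if $q\delta=\delta_oq$ for some derivation $\delta$ of $R$. This happens exactly when $\delta_o$ is inner: a lift has the form $\operatorname{ad}x$, which forces $\delta_o=\operatorname{ad}q(x)$, and conversely $\operatorname{ad}x$ lifts $\operatorname{ad}q(x)$. The \emph{lifting problem for von Neumann algebras} therefore asks:
\begin{quote}
Is every derivation of $R/J$ inner, for every von Neumann algebra $R$ and every norm closed two-sided ideal $J$ of $R$?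
\end{quote}

The first cases suggest the answer yes. If $J$ is $\sigma$-weakly closed, then $J=Rz$ for a central projection $z$, and $R/J\cong R(1-z)$ is again a von Neumann algebra. The quotient $\ell^\infty/c_0$ is commutative and has no derivation other than $0$. The quotient of $B(\ell^2)$ by the compact operators is simple and unital, and derivations of simple unital C*-algebras are inner \cite{Sakai}. On the other hand, a quotient lacks a tool that $R$ has. Suppose that a derivation $\delta$ of $R$ agrees on each finite set $F\subseteq R$ with $\operatorname{ad}x_F$, where $\|x_F\|\le C$. The ball of radius $C$ is $\sigma$-weakly compact and $x\mapsto[x,a]$ is $\sigma$-weakly continuous, so any cluster point $x$ of the net $(x_F)$ satisfies $\delta=\operatorname{ad}x$. In $R/J$ local implementing elements need not have a cluster point, and this is how the answer turns out to be no.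

Throughout, $\mathbb N=\{0,1,2,\dots\}$ and $\omega_1$ is the first uncountable ordinal. For a von Neumann algebra $N$, the bounded sequences in $N$ form a von Neumann algebra $\ell^\infty(\mathbb N,N)$, and the sequences with $\|a(n)\|\to0$ form a norm closed two-sided ideal $c_0(\mathbb N,N)$. Let
\[
T=\overline{\bigotimes}_{\xi<\omega_1}(M_2,\operatorname{tr})
\]
be the tensor product of $\aleph_1$ copies of the $2\times2$ matrices with respect to the normalized trace; its construction is recalled in Section~\ref{sec:tensor}.

\begin{theorem}\label{thm:answer}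
The C*-algebra $\ell^\infty(\mathbb N,T)/c_0(\mathbb N,T)$ has an outer derivation. Thus the lifting problem for von Neumann algebras has a negative solution.
\end{theorem}

No axiom beyond ZFC is used. Only one property of $T$ matters.

\begin{definition}\label{def:H}
A von Neumann algebra $N$ satisfies \emph{hypothesis} (H) if there are $u_\xi,v_\xi\in N$ $(\xi<\omega_1)$ with $u_\xi=u_\xi^*$, $\|u_\xi\|\le1$, $\|v_\xi\|\le1$ and $\|[u_\xi,v_\xi]\|=2$, such that each $b\in N$ commutes with both $u_\xi$ and $v_\xi$ for all but countably many $\xi$.
\end{definition}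

For $f\in\ell^\infty(\omega_1)$ put $\|f\|_*=\inf_{\gamma<\omega_1}\sup_{\xi\ge\gamma}|f(\xi)|$, and let $\ell^\infty_c(\omega_1)$ be the closed subspace of functions with countable support.

\begin{theorem}\label{thm:main}
Let $N$ satisfy \textup{(H)} and let $A=\ell^\infty(\mathbb N,N)/c_0(\mathbb N,N)$. There is a linear map $f\mapsto\delta_f$ from $\ell^\infty(\omega_1)$ to $\operatorname{Der}(A)$ with the following properties.
\begin{enumerate}
\item[(1)] $\operatorname{dist}(\delta_f,\operatorname{Inn}(A))=2\|f\|_*$.
\item[(2)] $\delta_f$ is inner if and only if $f$ has countable support.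
\item[(3)] For each separable subalgebra $B\subseteq A$ there is $x\in A$ with $\delta_f|_B=\operatorname{ad}x|_B$.
\end{enumerate}
In particular $A$ has outer derivations; $\ell^\infty(\omega_1)/\ell^\infty_c(\omega_1)$ embeds, isometrically up to the factor $2$, in $\operatorname{Der}(A)/\operatorname{Inn}(A)$; and for $f\equiv1$ we have $\|\delta_1\|=2=\operatorname{dist}(\delta_1,\operatorname{Inn}(A))$.
\end{theorem}

Here the size of a class in $\operatorname{Der}(A)/\operatorname{Inn}(A)$ is its distance to $\operatorname{Inn}(A)$. A von Neumann algebra is \emph{$\sigma$-finite} if every family of mutually orthogonal nonzero projections in it is countable; for a nonzero algebra this is equivalent to the existence of a faithful normal state.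

\begin{proposition}\label{prop:H}
If $M\ne0$ is a $\sigma$-finite von Neumann algebra, then $N=M\,\bar\otimes\,T$ satisfies \textup{(H)}. Taking $M=\mathbb C$, $M=B(\ell^2)$, or $M$ of type \textup{III} gives examples with $R=\ell^\infty(\mathbb N,N)$ of type \textup{II}$_1$, \textup{II}$_\infty$, \textup{III} respectively.
\end{proposition}

Theorem~\ref{thm:answer} is the case $M=\mathbb C$, $f\equiv1$. The last result describes classes where the answer is yes, and what the continuum hypothesis (CH), $2^{\aleph_0}=\aleph_1$, gives in type I.

\begin{theorem}\label{thm:compl}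
\begin{enumerate}
\item[(1)] If $R$ is a finite direct sum of algebras $M_d(Z)$ with $Z$ an abelian von Neumann algebra \textup{(}type \textup{I} of bounded degree\textup{)}, or if $R$ is a $\sigma$-finite factor, then for every norm closed ideal $J$ all derivations of $R/J$ are inner.
\item[(2)] Assume \textup{CH}. For positive integers $d_n$, all derivations of $\prod_nM_{d_n}(\mathbb C)\big/\bigoplus_nM_{d_n}(\mathbb C)$ are inner if and only if $(d_n)$ is bounded. Here $\prod$ denotes the bounded sequences and $\bigoplus$ the sequences tending to $0$ in norm. So under \textup{CH} there are examples with $R$ finite of type \textup{I} with separable predual.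
\end{enumerate}
\end{theorem}

We do not claim a ZFC example of type I or with separable predual.

Section~\ref{sec:model} presents the idea on an algebraic model. Sections~\ref{sec:towers} and~\ref{sec:derivation} contain a transfinite recursion and a construction of derivations that serve both Theorem~\ref{thm:main} and Theorem~\ref{thm:compl}(2).

\medskip\noindent\textbf{Countable ordinals.} The elements of $\omega_1$ are the countable ordinals, and each $\alpha<\omega_1$ has countably many predecessors. A countable subset of $\omega_1$ has its supremum in $\omega_1$. Hence a subset of $\omega_1$ is countable if and only if it is bounded, and a property holds for all but countably many $\xi$ if and only if it holds for all $\xi\ge\beta$, for some $\beta<\omega_1$. Every nonzero $\alpha<\omega_1$ is either a successor or a limit ordinal, and a limit ordinal $\lambda<\omega_1$ is the supremum of a sequence $\lambda_0<\lambda_1<\cdots$.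

\section{A model, and how to make it bounded}\label{sec:model}

For a finite set $F\subseteq\omega_1$ of \emph{sites} let $\mathcal T_F=\bigotimes_{\xi\in F}M_2$, a full matrix algebra of size $2^{|F|}$. For $F\subseteq F'$ embed $\mathcal T_F$ in $\mathcal T_{F'}$ by $t\mapsto t\otimes1$, and let $\mathcal T_0=\bigcup_F\mathcal T_F$. The embeddings are isometric, so $\mathcal T_0$ is a normed $*$-algebra. Let $u_\xi$ and $v_\xi$ be the matrices
\[
u=\begin{pmatrix}1&0\\0&-1\end{pmatrix},\qquad v=\begin{pmatrix}0&1\\1&0\end{pmatrix}
\]
placed at site $\xi$. They are self-adjoint unitaries with $vu=-uv$, so $[u_\xi,v_\xi]=2u_\xi v_\xi$ has norm $2$; and both commute with $\mathcal T_F$ when $\xi\notin F$.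

The formal sum $\sum_\xi u_\xi$ is not an element of $\mathcal T_0$, but its commutators are. For $t\in\mathcal T_F$ the sum $\delta_0(t)=\sum_\xi[u_\xi,t]$ is finite and equals $[\sum_{\xi\in F'}u_\xi,t]$ for every finite $F'\supseteq F$. So $\delta_0$ is a derivation of $\mathcal T_0$ that is inner on each $\mathcal T_F$. It is outer: if $y\in\mathcal T_F$ and $\alpha\notin F$, then
\[
\delta_0(v_\alpha)=[u_\alpha,v_\alpha]\ne0=[y,v_\alpha].
\]
A single element $y$ sees few sites, while $\delta_0$ acts at all of them. This is the mechanism of the whole paper. But $\delta_0$ is unbounded. The matrix unit $e=e_{12}$ satisfies $[u,e]=2e$, so $t=e_{\xi_1}\cdots e_{\xi_k}$ with distinct sites has norm $1$ and $\delta_0(t)=2kt$. Hence $\delta_0$ extends to no derivation of a C*-algebra containing $\mathcal T_0$ isometrically.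

To keep the norm bounded we do not add the $u_\xi$ but place them at different coordinates of a sequence. We would like a function $h:\mathbb N\to\omega_1$ that takes each value $\alpha$ on an infinite set $V_\alpha$, and the contraction $x=(u_{h(n)})_n$. For countably many sites such an $h$ exists, and it produces an element $x$, hence an inner derivation. For $\aleph_1$ sites no such $h$ exists. In the quotient by $c_0$, however, finitely many coordinates do not matter, and there is room for approximations $h_\alpha:U_\alpha\to\omega_1$ on sets $U_\alpha\subseteq\mathbb N$ that increase modulo finite sets. Put $x_\alpha(n)=u_{h_\alpha(n)}$ on $U_\alpha$ and $x_\alpha(n)=0$ off $U_\alpha$. We want $q([x_\alpha,a])$ to be constant for large $\alpha$, as $[\sum_{\xi\in F'}u_\xi,t]$ was for large $F'$. Let $a$ be a sequence that involves only sites below $\beta$, and let $\alpha>\beta$. Two conditions make $[x_\alpha-x_\beta,a]$ finitely supported: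
\begin{itemize}
\item \emph{coherence}: $h_\alpha=h_\beta$ on $U_\alpha\cap U_\beta$, off a finite set;
\item \emph{new values are high}: $h_\alpha\ge\beta$ on $U_\alpha\setminus U_\beta$, off a finite set.
\end{itemize}
The second cannot be dropped: if $h_\alpha$ took a value $\xi<\beta$ infinitely often on $U_\alpha\setminus U_\beta$, the constant sequence $a=v_\xi$ would give $\|q([x_\alpha-x_\beta,a])\|\ge2$. Finally, $h_{\alpha+1}=\alpha$ on an infinite set $V_\alpha=U_{\alpha+1}\setminus U_\alpha$ makes the limit derivation act at site $\alpha$.

\begin{example}\label{ex:omega}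
Here are the stages up to $\omega+1$, where $\omega$ is the first limit ordinal; see Figure~\ref{fig:tower}. Identify the set of coordinates with $\mathbb N\times\mathbb N$. For finite $k$ let $U_k=\{(j,m):j<k\}$ and $h_k(j,m)=j$, so that $V_j$ is the $j$th column. The columns exhaust the coordinates, and no room is left for $V_\omega$. We make room by giving up the bottom row: $U_\omega=\{(j,m):m\ge1\}$ and $h_\omega(j,m)=j$. Then $U_k\setminus U_\omega$ has only $k$ points. Let $V_\omega=\{(j,0):j\text{ even}\}$ and $h_{\omega+1}=\omega$ on $V_\omega$, keeping the odd points of the bottom row for later stages. Now $h_{\omega+1}$ differs from $h_k$ at the finitely many points $(j,0)$ with $j<k$ even, and $h_{\omega+1}\ge k$ on $U_{\omega+1}\setminus U_k$.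
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.75]
\foreach \j in {0,...,5} {
  \foreach \m in {1,2,3} \node at (\j,\m) {$\j$};
  \node at (\j,3.9) {$\vdots$};
}
\foreach \j in {0,2,4} \node at (\j,0) {$\omega$};
\foreach \j in {1,3,5} \node at (\j,0) {$\cdot$};
\foreach \m in {0,1,2,3} \node at (6,\m) {$\cdots$};
\draw (-0.6,0.5) -- (6.8,0.5);
\draw[dashed] (2.5,-0.6) -- (2.5,4.4);
\node at (7.6,1) {$U_\omega\uparrow$};
\node at (1,-0.9) {$\leftarrow U_3$};
\end{tikzpicture}
\caption{The values of $h_{\omega+1}$ on the coordinate set $\mathbb N\times\mathbb N$; at the dots it is undefined. The set $U_3$ lies left of the dashed line, and $h_3$ equals $j$ on column $j$. The set $U_\omega$ lies above the solid line. It contains all but three points of $U_3$; on $U_3$ the function $h_{\omega+1}$ differs from $h_3$ at two points, and outside $U_3$ its values are at least $3$.}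
\label{fig:tower}
\end{figure}

At this stage the finite errors could be avoided by reserving the bottom row from the start. They cannot be avoided throughout: if $U_\beta\subseteq U_\alpha$ held exactly for all $\beta<\alpha<\omega_1$, the sets $V_\alpha$ would be uncountably many disjoint nonempty subsets of $\mathbb N$.

\section{Towers and coherent functions}\label{sec:towers}

For $S,S'\subseteq\mathbb N$ write $S\subseteq^*S'$ if $S\setminus S'$ is finite. For numbers $r_n\ge0$ defined for $n\in S$, we say that $r_n\to0$ \emph{along} $S$ if $\{n\in S:r_n\ge\varepsilon\}$ is finite for every $\varepsilon>0$. This holds trivially when $S$ is finite, it is not affected by finitely many $n$, it passes to subsets, and it holds along a finite union if it holds along each piece.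

\begin{definition}
A \emph{tower} is a family $(U_\alpha)_{\alpha<\omega_1}$ of subsets of $\mathbb N$ such that $U_0=\emptyset$, $U_\beta\subseteq^*U_\alpha$ for $\beta<\alpha$, $U_\alpha\subseteq U_{\alpha+1}$, and $V_\alpha:=U_{\alpha+1}\setminus U_\alpha$ is infinite for every $\alpha$.
\end{definition}

\begin{lemma}\label{lem:tower}
There is a tower.
\end{lemma}

\begin{proof}
We use recursion on $\alpha$, keeping $\mathbb N\setminus U_\alpha$ infinite. Given $U_\alpha$, split $\mathbb N\setminus U_\alpha$ into two infinite sets, call one of them $V_\alpha$, and put $U_{\alpha+1}=U_\alpha\cup V_\alpha$. For $\beta\le\alpha$ we have $U_\beta\subseteq^*U_\alpha\subseteq U_{\alpha+1}$.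

Let $\lambda$ be a limit ordinal and $\lambda_0<\lambda_1<\cdots$ a sequence with supremum $\lambda$. The set $U_{\lambda_0}\cup\dots\cup U_{\lambda_k}$ differs from $U_{\lambda_k}$ by a finite set, so its complement is infinite. Choose $i_0<i_1<\cdots$ with $i_k\notin U_{\lambda_0}\cup\dots\cup U_{\lambda_k}$, and put $U_\lambda=\mathbb N\setminus\{i_k:k\in\mathbb N\}$; the points $i_k$ play the role of the bottom row in Example~\ref{ex:omega}. Then $U_{\lambda_m}\setminus U_\lambda\subseteq\{i_k:k<m\}$ is finite. For $\beta<\lambda$ pick $m$ with $\beta\le\lambda_m$; then $U_\beta\subseteq^*U_{\lambda_m}\subseteq^*U_\lambda$.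
\end{proof}

We now construct coherent functions on a tower. The condition that new values are high has an approximate counterpart in Section~\ref{sec:CH}, where new values must almost commute with given matrices. We treat both at once by attaching to a value $g$ at coordinate $n$ a \emph{cost} $\rho_\beta(n,g)\ge0$, which measures how badly $g$ violates the $\beta$th requirement. For the functions $h_\alpha$ the cost of the value $\xi$ is $1$ if $\xi<\beta$ and $0$ otherwise.

\begin{lemma}\label{lem:coherent}
Let $(U_\alpha)$ be a tower, let $G_n$ $(n\in\mathbb N)$ be sets, and let $\rho_\beta(n,g)\in[0,\infty)$ be given for $\beta<\omega_1$, $n\in\mathbb N$, $g\in G_n$. Let $s_\alpha\in\prod_{n\in\mathbb N}G_n$ $(\alpha<\omega_1)$ satisfy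
\begin{equation}\label{eq:seed}
\rho_\beta(n,s_\alpha(n))\to0\ \text{ along }\mathbb N\quad\text{whenever }\beta\le\alpha .
\end{equation}
Then there are $g_\alpha\in\prod_{n\in U_\alpha}G_n$ $(\alpha<\omega_1)$ such that, for all $\beta<\alpha$,
\begin{enumerate}
\item[(a)] $g_\alpha(n)=g_\beta(n)$ for all but finitely many $n\in U_\alpha\cap U_\beta$;
\item[(b)] $\rho_\beta(n,g_\alpha(n))\to0$ along $U_\alpha\setminus U_\beta$;
\end{enumerate}
and such that, for all $\alpha$,
\begin{enumerate}
\item[(c)] $g_{\alpha+1}=s_\alpha$ on $V_\alpha$.
\end{enumerate}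
\end{lemma}

\begin{proof}
We use recursion on $\alpha$, starting from the empty function $g_0$.

\emph{Successor step.} Put $g_{\alpha+1}=g_\alpha$ on $U_\alpha$ and $g_{\alpha+1}=s_\alpha$ on $V_\alpha$, and let $\beta\le\alpha$. Since $U_\beta\subseteq^*U_\alpha$, we have $U_{\alpha+1}\cap U_\beta\subseteq^*U_\alpha\cap U_\beta$, and on the latter set $g_{\alpha+1}=g_\alpha$ agrees with $g_\beta$ off a finite set. This is (a). For (b), $U_{\alpha+1}\setminus U_\beta\subseteq V_\alpha\cup(U_\alpha\setminus U_\beta)$. Along $V_\alpha$ the cost tends to $0$ by \eqref{eq:seed}; along $U_\alpha\setminus U_\beta$ it does so by (b) for $g_\alpha$, the set being empty if $\beta=\alpha$.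

\emph{Limit step.} Let $\lambda_0<\lambda_1<\cdots$ have supremum $\lambda$. To a point $n\in U_\lambda$ we assign the first $k$ with $n\in U_{\lambda_k}$, if there is one:
\[
D_k=(U_\lambda\cap U_{\lambda_k})\setminus\bigcup_{j<k}U_{\lambda_j}.
\]
The $D_k$ are disjoint, $U_\lambda\cap U_{\lambda_m}\subseteq D_0\cup\dots\cup D_m$, and $D_k\subseteq U_{\lambda_k}\setminus U_{\lambda_{k-1}}$ for $k\ge1$. The natural candidate for $g_\lambda$ is $g_{\lambda_k}$ on $D_k$. The difficulty is (b): the cost tends to $0$ along each $D_k$ with large $k$, but each $D_k$ may contain finitely many points of large cost, and together these may be infinitely many. We therefore discard from $D_k$ the points where one of the first $k$ requirements fails by $1/k$. List the ordinals below $\lambda$ as $\beta_1,\beta_2,\dots$, put $F_0=\emptyset$, and for $k\ge1$ let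
\[
F_k=\{n\in D_k:\rho_{\beta_j}(n,g_{\lambda_k}(n))\ge1/k\text{ for some }j\le k\text{ with }\beta_j\le\lambda_{k-1}\}.
\]
For such $j$ we have $U_{\beta_j}\subseteq^*U_{\lambda_{k-1}}$, hence $D_k\subseteq^*U_{\lambda_k}\setminus U_{\beta_j}$, and $\beta_j<\lambda_k$. So $F_k$ is finite by (b) for the finitely many pairs $\beta_j<\lambda_k$. Define $g_\lambda=g_{\lambda_k}$ on $D_k\setminus F_k$ and $g_\lambda=s_\lambda$ on the remaining set $W=U_\lambda\setminus\bigcup_k(D_k\setminus F_k)$.

To prove (a), let $\beta<\lambda$ and choose $m$ with $\beta\le\lambda_m$. Then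
\[
U_\lambda\cap U_\beta\subseteq^*U_\lambda\cap U_{\lambda_m}\subseteq^*\bigcup_{k\le m}(D_k\setminus F_k),
\]
because $F_0,\dots,F_m$ are finite. On $(D_k\setminus F_k)\cap U_\beta\subseteq U_{\lambda_k}\cap U_\beta$ we have $g_\lambda=g_{\lambda_k}$, which agrees with $g_\beta$ off a finite set by (a) at earlier stages, whichever of $\lambda_k$ and $\beta$ is larger. There are finitely many exceptional finite sets.

To prove (b), let $\beta=\beta_j<\lambda$ and $\varepsilon>0$, and call $n\in U_\lambda\setminus U_\beta$ bad if $\rho_\beta(n,g_\lambda(n))\ge\varepsilon$. The set $W$ contains finitely many bad points by \eqref{eq:seed}. If $k\ge j$, $\lambda_{k-1}\ge\beta$ and $1/k\le\varepsilon$, then $D_k\setminus F_k$ contains no bad point, by the definition of $F_k$; this covers all but finitely many $k$. For each remaining $k$, the bad points of $D_k\setminus F_k$ lie in $U_{\lambda_k}\setminus U_\beta$. If $\lambda_k\le\beta$ this set is finite, and if $\lambda_k>\beta$ there are finitely many of them by (b) for $g_{\lambda_k}$.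
\end{proof}

\begin{corollary}\label{cor:h}
Let $(U_\alpha)$ be a tower. There are $h_\alpha:U_\alpha\to\omega_1$ such that, for $\beta<\alpha$, \textup{(a)} $h_\alpha=h_\beta$ on $U_\alpha\cap U_\beta$ off a finite set and \textup{(b)} $h_\alpha\ge\beta$ on $U_\alpha\setminus U_\beta$ off a finite set, and such that \textup{(c)} $h_{\alpha+1}=\alpha$ on $V_\alpha$ for all $\alpha$.
\end{corollary}

\begin{proof}
Take $G_n=\omega_1$, let $\rho_\beta(n,\xi)$ be $1$ for $\xi<\beta$ and $0$ for $\xi\ge\beta$, and let $s_\alpha$ be the constant $\alpha$. Then $\rho_\beta(n,s_\alpha(n))=0$ for $\beta\le\alpha$, and a $\{0,1\}$-valued cost tends to $0$ along a set exactly when it vanishes there off a finite set.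
\end{proof}

\section{The derivation defined by a coherent family}\label{sec:derivation}

Let $N_n$ $(n\in\mathbb N)$ be von Neumann algebras, $R=\prod_nN_n$ the von Neumann algebra of bounded sequences, $J=\bigoplus_nN_n$ the ideal of sequences with $\|a(n)\|\to0$, $A=R/J$, and $q:R\to A$ the quotient map. Then
\begin{equation}\label{eq:limsup}
\|q(a)\|=\limsup_n\|a(n)\|.
\end{equation}
Indeed $\|a-c\|\ge\limsup_n\|a(n)-c(n)\|=\limsup_n\|a(n)\|$ for $c\in J$, and taking for $c$ the truncation of $a$ to $\{0,\dots,m\}$ with $m\to\infty$ gives the other inequality.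

\begin{proposition}\label{prop:glue}
Let $(U_\alpha)$ be a tower, $C\ge0$, and $x_\alpha\in R$ $(\alpha<\omega_1)$ with $\|x_\alpha\|\le C$ and $x_\alpha(n)=0$ for $n\notin U_\alpha$. Assume:
\begin{enumerate}
\item[(i)] for $\beta<\alpha$, $x_\alpha(n)=x_\beta(n)$ for all but finitely many $n\in U_\alpha\cap U_\beta$;
\item[(ii)] $R$ is the linear span of those $a$ for which there is $\beta<\omega_1$ such that $\|[x_\alpha(n),a(n)]\|\to0$ along $U_\alpha\setminus U_\beta$ for every $\alpha>\beta$.
\end{enumerate}
Then the following hold.
\begin{enumerate}
\item[(a)] For each $b\in A$ there is $\beta<\omega_1$ such that $[q(x_\alpha),b]$ does not depend on $\alpha\ge\beta$. The eventual value $\delta(b)$ defines a derivation of $A$ with $\|\delta\|\le2C$.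
\item[(b)] For each separable subset $B\subseteq A$ there is $\gamma<\omega_1$ with $\delta|_B=\operatorname{ad}q(x_\gamma)|_B$.
\item[(c)] For all $y\in R$ and $\alpha<\omega_1$,
\[
\|\delta-\operatorname{ad}q(y)\|\ \ge\ \limsup_{n\to\infty,\ n\in V_\alpha}\big\|\operatorname{ad}\big(x_{\alpha+1}(n)-y(n)\big)\big\|,
\]
where the norms on the right are those of derivations of $N_n$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) Let $a$ and $\beta$ be as in (ii) and let $\alpha>\beta$. We examine $[x_\alpha-x_\beta,a]$ on four sets that partition $\mathbb N$. On $U_\alpha\cap U_\beta$ it vanishes off a finite set, by (i). On $U_\alpha\setminus U_\beta$ it equals $[x_\alpha,a]$, whose norm tends to $0$ along this set. The set $U_\beta\setminus U_\alpha$ is finite. Outside $U_\alpha\cup U_\beta$ it vanishes. So $[x_\alpha-x_\beta,a]\in J$, that is, $[q(x_\alpha),q(a)]=[q(x_\beta),q(a)]$ for all $\alpha\ge\beta$. A general $b\in A$ is a finite linear combination of such $q(a)$, and the largest of the corresponding ordinals works for $b$. Given $b,b'\in A$ and a scalar $\mu$, there is one $\alpha$ such that $\delta$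 agrees with $\operatorname{ad}q(x_\alpha)$ at $b$, $b'$, $b+\mu b'$ and $bb'$. Since $\operatorname{ad}q(x_\alpha)$ is a derivation of norm at most $2C$, so is $\delta$.

(b) Let $\{b_j:j\in\mathbb N\}$ be dense in $B$, let $\beta_j$ be as in (a) for $b_j$, and put $\gamma=\sup_j\beta_j<\omega_1$. The bounded maps $\delta$ and $\operatorname{ad}q(x_\gamma)$ agree at every $b_j$, hence on $B$.

(c) The point is that $x_{\alpha+1}$ already decides what $\delta$ does on $V_\alpha$. Let $a\in R$ vanish off $V_\alpha$ and let $\alpha'>\alpha+1$. Since $V_\alpha\subseteq U_{\alpha+1}\subseteq^*U_{\alpha'}$, (i) gives $x_{\alpha'}=x_{\alpha+1}$ on $V_\alpha$ off a finite set, so $[x_{\alpha'}-x_{\alpha+1},a]$ has finite support. Hence $\delta(q(a))=q([x_{\alpha+1},a])$ and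
\[
(\delta-\operatorname{ad}q(y))(q(a))=q([w,a]),\qquad w=x_{\alpha+1}-y .
\]
For $n\in V_\alpha$ choose a contraction $a(n)\in N_n$ with $\|[w(n),a(n)]\|\ge\|\operatorname{ad}w(n)\|-\frac1{n+1}$. Then $\|q(a)\|\le1$, and, $V_\alpha$ being infinite, \eqref{eq:limsup} gives the inequality.
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

Let $N_n=N$ for all $n$, so that $R=\ell^\infty(\mathbb N,N)$ and $J=c_0(\mathbb N,N)$. Fix $u_\xi,v_\xi$ as in (H), a tower $(U_\alpha)$, and $h_\alpha$ as in Corollary~\ref{cor:h}. For $a\in R$, each of the countably many elements $a(n)$ commutes with $u_\xi$ and $v_\xi$ for all but countably many $\xi$. So there is $\beta(a)<\omega_1$ such that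
\begin{equation}\label{eq:beta}
[a(n),u_\xi]=[a(n),v_\xi]=0\qquad\text{for all }n\in\mathbb N\text{ and all }\xi\ge\beta(a).
\end{equation}

\emph{The derivations.} For $f\in\ell^\infty(\omega_1)$ define $x^f_\alpha\in R$ by
\[
x^f_\alpha(n)=f(h_\alpha(n))\,u_{h_\alpha(n)}\ \ (n\in U_\alpha),\qquad x^f_\alpha(n)=0\ \ (n\notin U_\alpha).
\]
Then $\|x^f_\alpha\|\le\|f\|_\infty$, and condition (i) of Proposition~\ref{prop:glue} follows from Corollary~\ref{cor:h}(a). Every $a\in R$ satisfies the condition in (ii) with $\beta=\beta(a)$: for $\alpha>\beta$ we have $h_\alpha(n)\ge\beta$ for all but finitely many $n\in U_\alpha\setminus U_\beta$, and then $[x^f_\alpha(n),a(n)]=0$ by \eqref{eq:beta}. Let $\delta_f$ be the resulting derivation; thus $\|\delta_f\|\le2\|f\|_\infty$. The map $f\mapsto x^f_\alpha$ is linear for each $\alpha$, so evaluating at one large $\alpha$ shows that $f\mapsto\delta_f$ is linear. Statement (3) is Proposition~\ref{prop:glue}(b).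

\emph{Countable support implies inner.} Let $f$ vanish on $[\gamma,\omega_1)$ and let $\alpha>\gamma$. Off a finite set, $x^f_\alpha=x^f_\gamma$ on $U_\alpha\cap U_\gamma$. Off a finite set, $h_\alpha\ge\gamma$ on $U_\alpha\setminus U_\gamma$, so that $x^f_\alpha=0=x^f_\gamma$ there. The set $U_\gamma\setminus U_\alpha$ is finite, and both sequences vanish elsewhere. Thus $q(x^f_\alpha)=q(x^f_\gamma)$ for all $\alpha\ge\gamma$, and $\delta_f=\operatorname{ad}q(x^f_\gamma)$.

\emph{Upper bound.} For $\gamma<\omega_1$ write $f=f1_{[0,\gamma)}+f1_{[\gamma,\omega_1)}$. The first summand gives an inner derivation, so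
\[
\operatorname{dist}(\delta_f,\operatorname{Inn}(A))\le\|\delta_{f1_{[\gamma,\omega_1)}}\|\le2\sup_{\xi\ge\gamma}|f(\xi)|.
\]
The infimum over $\gamma$ is $2\|f\|_*$.

\emph{Lower bound.} This is the argument that made $\delta_0$ outer in Section~\ref{sec:model}. Let $y\in R$ and $\alpha\ge\beta(y)$. For $n\in V_\alpha$ we have $x^f_{\alpha+1}(n)=f(\alpha)u_\alpha$ by Corollary~\ref{cor:h}(c), and $[y(n),v_\alpha]=0$ by \eqref{eq:beta}. Since $\|v_\alpha\|\le1$,
\[
\|\operatorname{ad}(x^f_{\alpha+1}(n)-y(n))\|\ge\|[f(\alpha)u_\alpha-y(n),v_\alpha]\|=|f(\alpha)|\,\|[u_\alpha,v_\alpha]\|=2|f(\alpha)|.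
\]
By Proposition~\ref{prop:glue}(c), $\|\delta_f-\operatorname{ad}q(y)\|\ge2\sup_{\alpha\ge\beta(y)}|f(\alpha)|\ge2\|f\|_*$. As $y$ was arbitrary, (1) is proved.

\emph{Inner implies countable support.} If $\delta_f$ is inner, then $\|f\|_*=0$ by (1). For each $j\ge1$ there is $\gamma_j<\omega_1$ with $|f|\le1/j$ on $[\gamma_j,\omega_1)$, so $f$ vanishes from $\sup_j\gamma_j<\omega_1$ on. This completes (2).

\emph{The final assertions.} The quotient norm of $f$ in $\ell^\infty(\omega_1)/\ell^\infty_c(\omega_1)$ is $\|f\|_*$: we have $\|f-f1_{[0,\gamma)}\|_\infty=\sup_{\xi\ge\gamma}|f(\xi)|$, and $\|f-g\|_\infty\ge\sup_{\xi\ge\gamma}|f(\xi)|$ whenever $g$ vanishes on $[\gamma,\omega_1)$. By (2) the induced map to $\operatorname{Der}(A)/\operatorname{Inn}(A)$ is well defined and injective, and by (1) it multiplies norms by $2$. For $f\equiv1$ we get $2=2\|f\|_*=\operatorname{dist}(\delta_1,\operatorname{Inn}(A))\le\|\delta_1\|\le2$; in particular $\delta_1$ is outer. \qed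

\begin{remark}\label{rem:H}
The parts of (H) play separate roles. Commutation with the $u_\xi$ makes $\delta_f$ well defined, and commutation with the $v_\xi$ makes it outer. The value $\|[u_\xi,v_\xi]\|=2$, the largest possible for contractions, makes the two bounds meet. Self-adjointness of $u_\xi$ is not used above; it makes $i\delta_f$ a $*$-preserving map when $f$ is real, because $(i[x,a])^*=i[x,a^*]$ for $x=x^*$. The index set must be uncountable in \eqref{eq:beta}: an element of $R$ has infinitely many coordinates, and these could together involve all sites of a countable set.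

Hypothesis (H) fails if $N$ has separable predual. In that case $N$ has a countable $\sigma$-weakly dense subset; all but countably many $u_\xi$ commute with that subset and so are central, which contradicts $[u_\xi,v_\xi]\ne0$.
\end{remark}

\section{Uncountable tensor products}\label{sec:tensor}

We recall the construction of $T$ from the algebra $\mathcal T_0=\bigcup_F\mathcal T_F$ of Section~\ref{sec:model}. The normalized traces of the matrix algebras $\mathcal T_F$ are compatible and define a faithful trace $\tau$ on $\mathcal T_0$. Let $H$ be the completion of $\mathcal T_0$ for the inner product $\tau(t^*s)$, and let $\Omega\in H$ be the vector given by $1$. Computing inside one $\mathcal T_F$, we find $\tau(t^*s^*st)\le\|s\|^2\tau(t^*t)$ and $\tau(s^*t^*ts)=\tau(tss^*t^*)\le\|s\|^2\tau(t^*t)$, so left and right multiplication by $s\in\mathcal T_0$ are bounded operators on $H$. We identify $\mathcal T_0$ with the left multiplications and put $T=\mathcal T_0''$.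

The normal state $\tau(c)=\langle c\Omega,\Omega\rangle$ of $T$ extends $\tau$. It is tracial, since $\tau(st)=\tau(ts)$ passes from $\mathcal T_0$ to $T$ by weak continuity in each variable separately. It is faithful, since the right multiplications lie in $T'$ and carry $\Omega$ to a dense subspace: $c\Omega=0$ implies $c=0$. Finally $T$ is a factor. If $z$ is central, then $t\mapsto\tau(zt)$ is a tracial functional on each matrix algebra $\mathcal T_F$, hence equals $\tau(z)\tau(t)$ there; by normality $\tau((z-\tau(z)1)t)=0$ for all $t\in T$, and $z=\tau(z)1$ by faithfulness. An infinite-dimensional factor with a faithful normal tracial state is of type II$_1$.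

\begin{proof}[Proof of Proposition~\ref{prop:H}]
The elements of $\mathcal T_0$ involve finitely many sites. We must show that weak limits involve only countably many, although weak limits are taken along nets. A faithful normal state provides a norm in which approximation is by sequences; this is where $\sigma$-finiteness of $M$ is used.

Let $\varphi$ be a faithful normal state of $M$. The product $\psi=\varphi\otimes\tau$ of faithful normal states is a faithful normal state of $N=M\,\bar\otimes\,T$, so $\|c\|_\psi=\psi(c^*c)^{1/2}$ is a norm on $N$. Regard $u_\xi,v_\xi$ from Section~\ref{sec:model} as elements of $1\otimes T$; they are self-adjoint unitaries with $\|[u_\xi,v_\xi]\|=2$.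

Let $w=1\otimes w_0$ with $w_0\in T$ unitary. For $c=m\otimes t$ we have $\psi(wcw^*)=\varphi(m)\tau(w_0tw_0^*)=\psi(c)$. Both sides are normal functionals of $c$, and the elementary tensors span a $\sigma$-weakly dense subspace, so $\psi(wcw^*)=\psi(c)$ for all $c\in N$. Applying this to $c^*c$ gives $\|wcw^*\|_\psi=\|c\|_\psi$.

Let $b\in N$. The algebraic tensor product $M\odot\mathcal T_0$ is a unital $*$-algebra that generates $N$. By Kaplansky's density theorem, some bounded net $(b_i)$ in it converges strongly to $b$. Then $(b-b_i)^*(b-b_i)$ is bounded and tends to $0$ weakly, so $\|b-b_i\|_\psi\to0$ because $\psi$ is normal. Hence there is a sequence $b_j\in M\odot\mathcal T_{F_j}$, with $F_j$ finite, such that $\|b-b_j\|_\psi\to0$. Let $\xi$ lie outside the countable set $\bigcup_jF_j$ and let $w\in\{u_\xi,v_\xi\}$. Then $wb_jw^*=b_j$, so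
\[
\|wbw^*-b\|_\psi\le\|w(b-b_j)w^*\|_\psi+\|b_j-b\|_\psi=2\|b-b_j\|_\psi\to0 ,
\]
and $wb=bw$. This is (H).

The types follow from standard facts: $B(\ell^2)\,\bar\otimes\,T$ is of type II$_\infty$ since $T$ is a II$_1$ factor, $M\,\bar\otimes\,T$ is of type III if $M$ is, and $\ell^\infty(\mathbb N,N)$ has the type of $N$.
\end{proof}

\section{Quotients with only inner derivations}\label{sec:inner}

We prove Theorem~\ref{thm:compl}(1), starting with the commutative case. The next lemma also follows from the boundedness of derivations and the Singer--Wermer theorem.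

\begin{lemma}\label{lem:comm}
Every derivation $\delta$ of a commutative unital C*-algebra $C(X)$ is zero.
\end{lemma}

\begin{proof}
From $\delta(1)=\delta(1\cdot1)=2\delta(1)$ we get $\delta(1)=0$. Let $c\in C(X)$ and $p\in X$. The function $c-c(p)1$ is a linear combination of four nonnegative functions that vanish at $p$, the positive and negative parts of its real and imaginary parts. Each is a square $g^2$ with $g(p)=0$, and $\delta(g^2)(p)=2g(p)\delta(g)(p)=0$. Hence $\delta(c)(p)=0$.
\end{proof}

\subsection*{Bounded degree}
Let $R$ be a finite direct sum of algebras $M_d(Z)$. Multiplying by the units of the summands shows that $J$ is the direct sum of its intersections with them. A closed ideal $J'$ of $M_d(Z)$ equals $M_d(I)$ for the closed ideal $I=\{z\in Z:z1\in J'\}$, because the entries of $a\in J'$ satisfy $a_{kl}1=\sum_ie_{ik}ae_{li}\in J'$, where $e_{kl}$ are the matrix units. So $R/J$ is a finite direct sum of algebras $M_d(C)$ with $C=Z/I$ commutative and unital, or zero.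

Let $\delta$ be a derivation of $R/J$ and $p$ a central projection. Then $\delta(p)=\delta(p^2)=2p\delta(p)$; multiplying by $p$ gives $p\delta(p)=0$, hence $\delta(p)=0$ and $\delta(pa)=p\delta(a)$. So $\delta$ preserves each summand, and it suffices to treat one algebra $M_d(C)$. We first remove the action on the matrix units. Put $x=\sum_i\delta(e_{i1})e_{1i}$. Then $xe_{kl}=\delta(e_{k1})e_{1l}$, and the Leibniz rule gives
\[
e_{kl}x=\sum_i\big(\delta(e_{kl}e_{i1})-\delta(e_{kl})e_{i1}\big)e_{1i}=\delta(e_{k1})e_{1l}-\delta(e_{kl})\sum_ie_{ii}=\delta(e_{k1})e_{1l}-\delta(e_{kl}).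
\]
Thus $[x,e_{kl}]=\delta(e_{kl})$, and $\delta'=\delta-\operatorname{ad}x$ vanishes on all $e_{kl}$. If $z$ is central, expanding $\delta'(za)=\delta'(az)$ gives $\delta'(z)a=a\delta'(z)$, so $\delta'$ maps the center $C1$ into itself and vanishes on it by Lemma~\ref{lem:comm}. Every element is a sum of products $ce_{kl}$ with $c\in C$, so $\delta'=0$ and $\delta=\operatorname{ad}x$.

\subsection*{$\sigma$-finite factors}
Let $R$ be a $\sigma$-finite factor and $K$ the closed ideal generated by the finite projections. We claim that $0$, $K$ and $R$ are the only closed ideals ($K$ is a third ideal only in types I$_\infty$ and II$_\infty$). Recall that $p\precsim e$ means $p=w^*w$ and $ww^*\le e$ for some $w\in R$; then $p=w^*ew$, so an ideal containing $e$ contains $p$. In a factor any two projections are comparable, and in a $\sigma$-finite factor every infinite projection is equivalent to $1$.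

A closed ideal $J$ is the closed linear span of its projections. Indeed $J$ is spanned by its positive elements; for $a\ge0$ in $J$ the spectral projection of a Borel set $S\subseteq[\varepsilon,\infty)$ has the form $a\,g(a)$ with $g$ bounded, so it lies in $J$; and $a$ is a norm limit of linear combinations of such projections. Let $J\ne0$, let $e\in J$ be a nonzero projection, and let $p$ be a finite projection. An orthogonal family of subprojections of $p$ equivalent to $e$ is finite, since $p$ is finite. If $e_1,\dots,e_k$ is a maximal one, then $e\not\precsim p-\sum_ie_i$, so $p-\sum_ie_i\precsim e$ by comparability, and $p\in J$. Thus $K\subseteq J$. If $J$ contains an infinite projection, then $1\in J$ and $J=R$; otherwise all projections of $J$ lie in $K$ and $J=K$. This proves the claim.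

If $J=0$, the Kadison--Sakai theorem applies, and if $J=R$ there is nothing to prove. Otherwise $J=K$, and the closed ideals of $R/K$ correspond to the closed ideals of $R$ containing $K$, namely $K$ and $R$. So $R/K$ is a simple unital C*-algebra, and its derivations are inner by Sakai's theorem \cite{Sakai}. This proves Theorem~\ref{thm:compl}(1). \qed

\begin{remark}
The word ``factor'' cannot be dropped. The algebra $\ell^\infty(\mathbb N,T)$ of Theorem~\ref{thm:answer} is $\sigma$-finite, with faithful normal state $a\mapsto\sum_n2^{-n-1}\tau(a(n))$.
\end{remark}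

\section{Products of matrix algebras under CH}\label{sec:CH}

Let $R=\prod_nM_{d_n}$, $J=\bigoplus_nM_{d_n}$ and $A=R/J$. The algebra $R$ is finite of type I, and its predual, the $\ell^1$-sum of the spaces $M_{d_n}$ with the trace norm, is separable. Hypothesis (H) had two uses: only countably many sites matter for a given $a$, and a fresh site provides an element that commutes with everything seen so far without being central. Under CH the first is replaced by a list of $R$ in order type $\omega_1$, so that only countably many elements have appeared by stage $\alpha$. The second is replaced by the following lemma: in a large matrix algebra, a few given matrices almost commute with a matrix that is far from the scalars. A single projection $P$ onto a small subspace may have $\|[P,b]\|$ of order $1$; we average $m$ nested projections whose commutators with $b$ act between different blocks, which gains a factor $1/m$.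

\begin{lemma}\label{lem:almost}
Let $b_1,\dots,b_j\in M_d$ be self-adjoint contractions, $m\ge1$, and $d>(1+j)^m$. There is $z\in M_d$ with $0\le z\le1$, $\operatorname{dist}(z,\mathbb C1)=\frac12$, and $\|[z,b_i]\|\le2/m$ for all $i$.
\end{lemma}

\begin{proof}
Let $E_0\subseteq\mathbb C^d$ be one-dimensional and $E_{r+1}=E_r+\sum_ib_iE_r$, so that $\dim E_r\le(1+j)^r$. Let $P_r$ be the projection onto $E_r$ and $z=\frac1m\sum_{r=0}^{m-1}P_r$. Then $0\le z\le1$, $z=1$ on $E_0$, and $z=0$ on $E_{m-1}^\perp$, which is nonzero since $\dim E_{m-1}\le(1+j)^{m-1}<d$. So $0$ and $1$ are eigenvalues, $\|z-\mu1\|\ge\max(|\mu|,|1-\mu|)\ge\frac12$ for $\mu\in\mathbb C$, and $\|z-\frac121\|=\frac12$.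

Put $Q_0=P_0$, $Q_r=P_r-P_{r-1}$ for $1\le r\le m-1$, and $Q_m=1-P_{m-1}$. These are orthogonal projections with sum $1$, and $P_r=\sum_{s\le r}Q_s$ gives $z=\sum_{s=0}^m\frac{m-s}mQ_s$. Fix $b=b_i$. If $s\ge r+2$, then $bQ_r$ has range in $E_{r+1}\subseteq E_{s-1}$, on which $Q_s$ vanishes, so $Q_sbQ_r=0$; taking adjoints, $Q_rbQ_s=0$. Therefore
\[
[z,b]=\sum_{r,s}\frac{r-s}m\,Q_sbQ_r=-\frac1m(L-L^*),\qquad L=\sum_{r=0}^{m-1}Q_{r+1}bQ_r .
\]
Since $L^*L=\sum_rQ_rbQ_{r+1}bQ_r$ is block diagonal with blocks of norm at most $1$, we have $\|L\|\le1$ and $\|[z,b]\|\le2/m$.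
\end{proof}

To apply Proposition~\ref{prop:glue}(c) we need to know that a matrix far from the scalars induces a large derivation.

\begin{lemma}\label{lem:dist}
For $c\in M_d$, $\|\operatorname{ad}c\|\ge\operatorname{dist}(c,\mathbb C1)$.
\end{lemma}

\begin{proof}
Let $dw$ be normalized Haar measure on the unitary group of $M_d$. By invariance, $\int wcw^*\,dw$ commutes with all unitaries, so it is a scalar $\mu1$. Then $c-\mu1=\int(c-wcw^*)\,dw$, and $\|c-wcw^*\|=\|[c,w]\|\le\|\operatorname{ad}c\|$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:compl}(2)]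
If $(d_n)$ is bounded, then $R$ is the finite direct sum of the algebras $M_d(\ell^\infty(\{n:d_n=d\}))$, and part (1) applies; CH is not used here.

Let $(d_n)$ be unbounded, and choose an infinite set $S\subseteq\mathbb N$ such that $d_n\to\infty$ as $n\to\infty$ in $S$. Then $A=A_S\oplus A_{\mathbb N\setminus S}$, the quotients formed over $S$ and over its complement. If $\delta$ is a derivation of $A_S$ and $\delta\oplus0=\operatorname{ad}(x_1\oplus x_2)$, then $\delta=\operatorname{ad}x_1$. So it suffices to find an outer derivation of $A_S$, and we may assume $d_n\to\infty$.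

The set $R$ has cardinality $(2^{\aleph_0})^{\aleph_0}=2^{\aleph_0}=\aleph_1$. Let $(a^\beta)_{\beta<\omega_1}$ list the self-adjoint contractions of $R$ and let $(y^\alpha)_{\alpha<\omega_1}$ list $R$. Fix a tower $(U_\alpha)$. We apply Lemma~\ref{lem:coherent} with $G_n$ the set of self-adjoint contractions of $M_{d_n}$ and the cost
\[
\rho_\beta(n,g)=\|[g,a^\beta(n)]\|,
\]
and we choose $s_\alpha$ so that $y^\alpha$ fails to implement the derivation on $V_\alpha$.

Fix $\alpha$ and list the ordinals $\beta\le\alpha$ as $\beta_1,\beta_2,\dots$, with repetitions allowed. If $d_n>2$, let $j(n)$ be the largest $j\ge1$ with $(1+j)^j<d_n$, and let $z_\alpha(n)$ be given by Lemma~\ref{lem:almost} for $a^{\beta_1}(n),\dots,a^{\beta_{j(n)}}(n)$ and $m=j(n)$. For the finitely many $n$ with $d_n\le2$ put $z_\alpha(n)=0$. Since $d_n\to\infty$, also $j(n)\to\infty$. For $\beta=\beta_i$ and all $n$ with $j(n)\ge i$ we have $\rho_\beta(n,z_\alpha(n))\le2/j(n)$, which tends to $0$. Both $z_\alpha$ and $0$ are therefore admissible in \eqref{eq:seed}, and we take the one that differs from $y^\alpha$ modulo scalars: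
\[
s_\alpha=\begin{cases}z_\alpha&\text{if }\operatorname{dist}(y^\alpha(n),\mathbb C1)\to0\text{ along }V_\alpha,\\0&\text{otherwise.}\end{cases}
\]
In both cases
\begin{equation}\label{eq:far}
\limsup_{n\to\infty,\ n\in V_\alpha}\operatorname{dist}\big(s_\alpha(n)-y^\alpha(n),\mathbb C1\big)>0 .
\end{equation}
In the second case this is the case assumption. In the first case, whenever $d_n>2$,
\[
\operatorname{dist}(z_\alpha(n)-y^\alpha(n),\mathbb C1)\ge\tfrac12-\operatorname{dist}(y^\alpha(n),\mathbb C1),
\]
and the right side tends to $\frac12$ as $n\to\infty$ in $V_\alpha$.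

Let $g_\alpha$ be given by Lemma~\ref{lem:coherent}, and let $x_\alpha\in R$ equal $g_\alpha$ on $U_\alpha$ and $0$ elsewhere. Then $\|x_\alpha\|\le1$, and condition (i) of Proposition~\ref{prop:glue} is Lemma~\ref{lem:coherent}(a). By Lemma~\ref{lem:coherent}(b), $a^\beta$ satisfies the condition in (ii) with the ordinal $\beta$, and the $a^\beta$ span $R$, since the real and imaginary parts of an element are multiples of self-adjoint contractions. Let $\delta$ be the resulting derivation of $A$. Any $y\in R$ equals $y^\alpha$ for some $\alpha$, and $x_{\alpha+1}=s_\alpha$ on $V_\alpha$. Proposition~\ref{prop:glue}(c), Lemma~\ref{lem:dist} and \eqref{eq:far} give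
\[
\|\delta-\operatorname{ad}q(y)\|\ge\limsup_{n\to\infty,\ n\in V_\alpha}\operatorname{dist}\big(s_\alpha(n)-y^\alpha(n),\mathbb C1\big)>0 .
\]
Hence $\delta\ne\operatorname{ad}q(y)$ for every $y\in R$, and $\delta$ is outer.
\end{proof}

\begin{thebibliography}{1}
\bibitem{Sakai} S. Sakai, \emph{Derivations of simple C*-algebras}, J. Funct. Anal. \textbf{2} (1968).
\end{thebibliography}
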